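\title{A counterexample to a conjecture of Duchet and Meyniel on chromatic schemes}

\begin{abstract}
A chromatic $p$-scheme is a proper coloring with $p$ colors together with $p$ vertices of distinct colors, any two of which are joined by a Kempe chain. Duchet and Meyniel conjectured that every graph of chromatic number $p$ has a subgraph with a chromatic $p$-scheme. We show that this fails for every sufficiently large $p$: there are graphs of chromatic number $p$ and independence number at most $2$ in which every chromatic scheme in every subgraph has order at most $\frac23p+O(p^{19/20})$. The complements of these graphs are random triangle-free subgraphs of the collinearity graph of a generalized quadrangle of order $(q,q^2)$. For this construction the constant $\frac23$ is exact.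
\end{abstract}

\section{Kempe chains and chromatic schemes}\label{sec:intro}

All graphs are finite and simple unless called multigraphs. A \emph{subgraph} (or partial subgraph) need not be induced. We write $\alpha$, $\omega$, $\chi$ for the independence, clique and chromatic numbers, and call $G$ \emph{$p$-chromatic} if $\chi(G)=p$. If $c$ is a proper coloring and $c(x)\ne c(y)$, a \emph{Kempe chain} from $x$ to $y$ is a path from $x$ to $y$ whose vertices are colored alternately $c(x)$ and $c(y)$.

\begin{definition}\label{def:scheme}
A \emph{chromatic $p$-scheme} in a graph $G'$ consists of a proper coloring of $G'$ with $p$ colors and $p$ vertices $x_1,\dots,x_p$ of distinct colors, the \emph{roots} (or basis-vertices), such that for all $i\neq j$ there is a Kempe chain in $G'$ from $x_i$ to $x_j$. We call $p$ the \emph{order} of the scheme. For a graph $G$, let $s(G)$ be the largest order of a chromatic scheme in a subgraph of $G$.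
\end{definition}

Schemes arise from the recoloring argument for Kempe chains. Let $v$ be a vertex of degree $p$ in a graph $F$ with $\chi(F)=p+1$ and $\chi(F-v)=p$. In any $p$-coloring of $F-v$ the neighbors $x_1,\dots,x_p$ of $v$ have distinct colors, since otherwise a color is free for $v$. If no Kempe chain joined $x_i$ to $x_j$, we could exchange the two colors on the component of $x_i$ in the subgraph induced by these two color classes, and the old color of $x_i$ would become free for $v$. So $F-v$ has a chromatic $p$-scheme.

A scheme is a weak substitute for a clique. The complete graph $K_p$ has a $p$-scheme in which every chain is an edge, so $s(G)\ge\omega(G)$. More generally, replace each edge of $K_p$ by a path of odd length and color each path alternately with the colors of its two ends: this is a $p$-scheme whose roots are the original vertices. It is natural to ask whether chromatic number $p$, which does not force $K_p$, forces this weaker structure. It does not force a scheme in $G$ itself. It is known that for every $p>4$ some $p$-chromatic graph has no chromatic $p$-scheme; examples are, for $k,t\ge2$, the line graphs $L(kC_{2t+1})$ of the multigraph obtained from the odd cycle $C_{2t+1}$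 by replacing each edge with $k$ parallel edges, which have chromatic number $2k+\lceil k/t\rceil$. (We do not use this fact.) The remedy is to allow subgraphs.

\medskip
\noindent\textbf{Conjecture} (P.~Duchet, H.~Meyniel). \emph{Every $p$-chromatic graph $G$ has a subgraph $G'$ with a chromatic $p$-scheme in $G'$.}
\medskip

Deleting a color class from a $p$-scheme leaves a $(p-1)$-scheme, so the conjecture says that $s(G)\ge\chi(G)$ for every $G$. It holds for $p\le4$. For $p\le2$ take a vertex or an edge. For $p=3$ take an odd cycle, which is a triangle with one edge replaced by a path of odd length. For $p=4$, every $4$-chromatic graph contains a subdivision of $K_4$ in which each edge is replaced by a path of odd length \cite{Zang,Thomassen}. In Example~\ref{ex:C5} we shall see that the $5$-chromatic graph $L(2C_5)$, which has no $5$-scheme, acquires one after two vertices are deleted. Nevertheless the conjecture is false.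

\begin{theorem}\label{thm:A}
For every sufficiently large prime $q$ there is a graph $G_q$ with $n\in[\frac12q^{5/2},4q^{5/2}]$ vertices and $\alpha(G_q)\le2$, hence $\chi(G_q)\ge n/2$, such that for every $W\subseteq V(G_q)$
\[
s(G_q[W])\le \frac{|W|}{3}+3m,\qquad\text{where } m=\lceil q^{19/8}\rceil=O(n^{19/20}).
\]
In particular $s(G_q)\le n/3+o(n)<n/2\le\chi(G_q)$ for large $q$, so no subgraph of $G_q$ has a chromatic $\chi(G_q)$-scheme.
\end{theorem}

\begin{theorem}\label{thm:B}
\begin{enumerate}
\item[(1)] There are constants $C$ and $p_0$ such that for every $p\ge p_0$ there is a $p$-chromatic graph $G$ with $\alpha(G)\le2$ and $s(G)\le\frac23p+Cp^{19/20}<p$.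
\item[(2)] The graphs $G_q$ of Theorem~\ref{thm:A} can be chosen so that moreover $\chi(G_q)=\frac n2+O(n^{19/20})$ and $s(G_q)=\frac n3+O(n^{19/20})$. Thus $s(G_q)/\chi(G_q)\to\frac23$.
\end{enumerate}
\end{theorem}

Part (1) refutes the conjecture for every $p\ge p_0$; we do not determine its status for $5\le p<p_0$. Part (2) says that the constant $\frac23$ is exact for this construction.

Section~\ref{sec:reduction} reduces the upper bound on $s$ to one property of the triangle-free complement of $G_q$. Sections~\ref{sec:GQ}--\ref{sec:random} construct a graph with this property, and Section~\ref{sec:proofs} proves the theorems. All asymptotic notation refers to $q\to\infty$ (or $p\to\infty$) with absolute constants, and $e$ is the base of the natural logarithm $\ln$.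

\section{Small color classes and parallel pairs}\label{sec:reduction}

The color classes of a scheme in a subgraph $G'$ of $G$ are independent in $G'$, but not necessarily in $G$. In terms of $G$ alone, the definition of $s$ reads as follows.

\begin{lemma}\label{lem:classes}
We have $s(G)\ge p$ if and only if there are disjoint sets $V_1,\dots,V_p\subseteq V(G)$ and vertices $x_i\in V_i$ such that for all $i\ne j$ some path in $G$ from $x_i$ to $x_j$ alternates between $V_i$ and $V_j$.
\end{lemma}

\begin{proof}
Given a $p$-scheme in a subgraph, take its color classes and roots. Conversely, let $G'$ have vertex set $\bigcup_iV_i$ and all edges of $G$ between different sets $V_i$. The sets $V_i$ are the classes of a proper coloring of $G'$, and the alternating paths are Kempe chains.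
\end{proof}

If $\alpha(G)\le2$, every color class of $G$ has at most two vertices, so $\chi(G)\ge n/2$ with $n=|V(G)|$. A scheme of order $n/2$ has classes of average size at most $2$. To beat the conjecture it therefore suffices to arrange that almost all classes of every scheme have at least three vertices; then $s(G)$ is at most about $n/3$. Small classes leave little room for Kempe chains, and the obstruction is best stated in the complement $H$ of $G$, which is triangle-free exactly when $\alpha(G)\le2$.

Call two ordered pairs of vertices $(x,y)$ and $(x',y')$ \emph{parallel in $H$} if $xx'$ and $yy'$ are both edges of $H$.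

\begin{lemma}\label{lem:obstruction}
Let $H$ be the complement of $G$, let $V_i$ and $x_i$ be as in Lemma~\ref{lem:classes}, and let $i\neq j$.
\begin{enumerate}
\item[(a)] If $V_i=\{x_i\}$ and $V_j=\{x_j\}$, then $x_ix_j\notin E(H)$.
\item[(b)] If $V_i=\{x_i,y_i\}$ and $V_j=\{x_j,y_j\}$ have two elements each, then $(x_i,y_i)$ and $(x_j,y_j)$ are not parallel in $H$.
\end{enumerate}
\end{lemma}

\begin{proof}
In (a) the alternating path is the edge $x_ix_j$ of $G$. In (b) suppose that $x_ix_j$ and $y_iy_j$ are not edges of $G$. The second vertex of the alternating path from $x_i$ to $x_j$ lies in $V_j$ and is not $x_j$, so it is $y_j$. The third lies in $V_i\setminus\{x_i\}$, so it is $y_i$; but $y_jy_i$ is not an edge of $G$.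
\end{proof}

\begin{example}\label{ex:C5}
Let $G=L(2C_5)$. Its ten vertices form five blocks $X_i=\{u_i,u_i'\}$, $i\in\mathbb Z/5$, and two vertices are adjacent if and only if they lie in the same block or in consecutive blocks. Put $A_i=X_{2i}$. In the complement $H$, two vertices are adjacent if and only if they lie in consecutive sets $A_i,A_{i+1}$; so $H$ is triangle-free and $\chi(G)\ge5$.

A $5$-coloring of $G$ is a perfect matching of $H$. If $a_i$ of its edges join $A_i$ to $A_{i+1}$, then $a_{i-1}+a_i=2$ for all $i$, so $a_i=a_{i+2}$, and all $a_i$ equal $1$ because $5$ is odd. Such matchings exist, so $\chi(G)=5$, and the classes are $D_0,\dots,D_4$ with $D_i$ meeting $A_i$ and $A_{i+1}$. Choose roots, $D_i=\{x_i,y_i\}$, and call $D_i$ forward if $x_i\in A_i$ and backward if $x_i\in A_{i+1}$. Since $5$ is odd, two consecutive classes $D_i,D_{i+1}$ have the same type. Then $x_i,x_{i+1}$ lie in consecutive sets and so do $y_i,y_{i+1}$; the two pairs are parallel. By Lemma~\ref{lem:obstruction}(b), $G$ has no $5$-scheme.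

The obstruction disappears when other classes are allowed. In $G-\{u_2',u_4'\}$ take the classes $\{u_0,u_3\}$, $\{u_0',u_3'\}$, $\{u_1\}$, $\{u_1'\}$, $\{u_2,u_4\}$ with roots $u_0,u_0',u_1,u_1',u_2$. The roots are pairwise adjacent, except that $u_2$ is not adjacent to $u_0$ and $u_0'$, and for these there are the chains $u_2u_3u_4u_0$ and $u_2u_3'u_4u_0'$. Hence $s(G)\ge5$.
\end{example}

A counterexample thus needs parallel pairs to be unavoidable among \emph{all} large systems of two-element classes, whether or not these classes are independent in $G$. A \emph{family of disjoint pairs} in a set $V$ is a set $\mathcal D\subseteq V\times V$ of ordered pairs whose $2|\mathcal D|$ entries are all distinct.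

\begin{definition}\label{def:P}
A graph $H$ has \emph{property $\mathrm P(m)$} if every family of $m$ disjoint pairs in $V(H)$ contains two pairs that are parallel in $H$.
\end{definition}

\begin{proposition}\label{prop:reduction}
Let $H$ be a triangle-free graph on $n$ vertices with property $\mathrm P(m)$, and let $G$ be its complement. Then $\alpha(G)\le2$, $\frac n2\le\chi(G)\le\frac n2+m$, and $s(G[W])\le\frac{|W|}3+3m$ for every $W\subseteq V(G)$.
\end{proposition}

\begin{proof}
First, $\alpha(H)\le2m-1$: an independent set of $2m$ vertices of $H$, split into $m$ ordered pairs, would contain no two parallel pairs.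

Since $H$ is triangle-free, $\alpha(G)\le2$ and $\chi(G)\ge n/2$. The $u$ vertices missed by a maximal matching of $H$ are independent in $H$, so $u<2m$. The matching edges and the missed vertices are the classes of a proper coloring of $G$ with $\frac{n-u}2+u\le\frac n2+m$ colors.

Let $p=s(G[W])$ and take classes $V_i\subseteq W$ and roots $x_i$ from Lemma~\ref{lem:classes}. Let $\nu_1$ and $\nu_2$ be the numbers of classes of size $1$ and $2$. By Lemma~\ref{lem:obstruction}(a) the roots of the singleton classes are independent in $H$, so $\nu_1\le2m-1$. By Lemma~\ref{lem:obstruction}(b) the two-element classes $\{x_i,y_i\}$ give a family of $\nu_2$ disjoint pairs $(x_i,y_i)$ no two of which are parallel, so $\nu_2\le m-1$. All other classes have at least three vertices, whence $|W|\ge3(p-\nu_1-\nu_2)\ge3(p-3m)$.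
\end{proof}

Triangle-freeness is used only for $\chi(G)\ge n/2$, and $\mathrm P(m)$ only for the upper bounds. The task is to satisfy both with $m=o(n)$, and the two demands pull in opposite directions. Consider a random graph with edge probability $\delta$. For a fixed family of $m$ disjoint pairs, the $\binom m2$ events that two given pairs are parallel are independent and have probability $\delta^2$. There are at most $n^{2m}$ families, so the union bound gives $\mathrm P(m)$ when $n^{2m}(1-\delta^2)^{\binom m2}\to0$, that is, when $\delta^2m$ exceeds a constant multiple of $\ln n$. For $m=o(n)$ this asks for $\delta^2n\to\infty$. But $\delta^2(n-2)$ is the expected number of triangles through a given edge, so at this density the triangles cannot be destroyed by deleting a small share of the edges.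

We therefore start from a graph $\Gamma$ whose triangles are confined to known cliques, the lines of a geometry, and destroy them all at once by keeping only a random bipartite graph inside each line. The resulting graph $H$ has density of order at most $1/q$, which is $n^{-2/5}$, and the proof shows that with respect to $\mathrm P(m)$ it behaves much like a random graph of that density.

\section{Generalized quadrangles and the product graph}\label{sec:GQ}

Let $q$ be a prime power. A \emph{generalized quadrangle of order $(q,q^2)$} consists of a set $P$ of points and a set of subsets of $P$, called lines, such that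
\begin{enumerate}
\item[(Q1)] each line has $q+1$ points, each point is on $q^2+1$ lines, and two distinct points are on at most one common line;
\item[(Q2)] if a point $x$ is not on a line $\ell$, exactly one point of $\ell$ is collinear with $x$.
\end{enumerate}
Such a geometry exists for every prime power $q$: the points and lines of the elliptic quadric $Q^-(5,q)$ form one \cite[\S3.1]{PT}. We fix one and use only (Q1) and (Q2). Let $\Gamma$ be the \emph{collinearity graph} on $P$, in which distinct points are adjacent if they lie on a common line.

\emph{Triangles.} Three distinct pairwise collinear points lie on one line: if $z$ were not on the line through $x$ and $y$, that line would contain two points collinear with $z$, contrary to (Q2).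

\emph{Counts.} By (Q1), $\Gamma$ is regular of degree $d=q(q^2+1)$. Fix a line $\ell$. Each of its $q+1$ points is collinear with $q^2\cdot q$ points off $\ell$, and by (Q2) each point off $\ell$ is counted once. So $N:=|P|=(q+1)(q^3+1)$, and counting incidences gives $N(q^2+1)/(q+1)=(q^2+1)(q^3+1)$ lines. For $q\ge2$,
\begin{equation}\label{eq:sizes}
q^4\le N\le2q^4,\qquad q^3\le d\le2q^3,\qquad \frac1{2q}\le\frac dN\le\frac2q .
\end{equation}

\emph{Spectrum} (see \cite[\S1.2]{PT}). Two adjacent points have $q-1$ common neighbors, the other points of their line. Two nonadjacent points $x,y$ have $q^2+1$ common neighbors, one on each line through $x$, by (Q2). So the adjacency matrix $A$ of $\Gamma$ satisfies $A^2=dI+(q-1)A+(q^2+1)(J-I-A)$, where $J$ is the all-ones matrix. On the orthogonal complement of the all-ones vector $J$ vanishes, and the identity becomes $(A-(q-1)I)(A+(q^2+1)I)=0$. Hence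
\[
A=\theta_0E_0+\theta_1E_1+\theta_2E_2,\qquad(\theta_0,\theta_1,\theta_2)=\bigl(d,\;q-1,\;-(q^2+1)\bigr),
\]
where $E_0=J/N$, $E_1$, $E_2$ are mutually orthogonal projections with sum $I$.

Our graph $H$ will be a subgraph of $\Gamma$, so pairs can be parallel in $H$ only if they are parallel in $\Gamma$. Let $B$ be the graph on $Z=P\times P$ in which $(a,b)$ and $(a',b')$ are adjacent if they are parallel in $\Gamma$, that is, if $aa'$ and $bb'$ are edges of $\Gamma$. Its adjacency matrix is $A\otimes A$, and its density is $(d/N)^2\approx q^{-2}$. We want to know that large subsets of $Z$ span about as many edges of $B$ as this density predicts.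

This is false without a further hypothesis. Call $\{a\}\times P$ a \emph{row} and $P\times\{b\}$ a \emph{column}. Choose a point $x$ and one further point on each line through $x$. These $q^2+1$ points form an independent set $U$ of $\Gamma$, since triangles lie on lines, and $U\times P$ is an independent set of $B$ with more than $q^6$ elements. Spectrally, such sets correspond to the eigenvalue $\theta_0\theta_2\approx-q^5$ of $A\otimes A$. They are concentrated on few rows, whereas a family of disjoint pairs meets each row and column at most once. The next lemma shows that for sets without a heavy row or column only the eigenvalue $\theta_1\theta_2\approx-q^3$ matters. Put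
\[
K=16q^3,\qquad \tau=\frac{4N^2}{q^3}\le16q^5,\qquad\beta=\frac{d^2}{2N^2}\ge\frac1{8q^2}.
\]

\begin{lemma}\label{lem:spectral}
Let $S\subseteq Z$ with $|S|\ge\tau$, and suppose that every row and every column contains at most $|S|/K$ elements of $S$. Then $B[S]$ has a vertex of degree at least $\beta|S|$.
\end{lemma}

\begin{proof}
Let $f$ be the indicator vector of $S$ and $M$ the number of edges of $B[S]$. The matrices $E_i\otimes E_j$ are mutually orthogonal projections with sum $I\otimes I$, and $A\otimes A=\sum_{i,j}\theta_i\theta_j\,E_i\otimes E_j$. Therefore
\[
2M=\langle f,(A\otimes A)f\rangle=\sum_{i,j}\theta_i\theta_j\,\|(E_i\otimes E_j)f\|^2 .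
\]
The vector $(E_0\otimes E_0)f$ is constant, equal to $|S|/N^2$ on $N^2$ coordinates, so the term $(0,0)$ is $d^2|S|^2/N^2$. The product $\theta_i\theta_j$ is negative only for $(0,2)$, $(2,0)$, $(1,2)$, $(2,1)$.

Let $c_b$ be the number of elements of $S$ in the column $P\times\{b\}$. The vector $(E_0\otimes I)f$ has the value $c_b/N$ at $(a,b)$, so
\[
\|(E_0\otimes E_2)f\|^2\le\|(E_0\otimes I)f\|^2=\frac1N\sum_bc_b^2\le\frac1N\cdot\frac{|S|}K\sum_bc_b=\frac{|S|^2}{NK}.
\]
Exchanging the coordinates, the hypothesis on rows gives the same bound for $\|(E_2\otimes E_0)f\|^2$. The terms $(1,2)$ and $(2,1)$ together are at least $-(q-1)(q^2+1)\|f\|^2\ge-q^3|S|$. Thus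
\[
2M\ge\frac{d^2|S|^2}{N^2}-\frac{2d(q^2+1)|S|^2}{NK}-q^3|S| .
\]
The second term is at most a quarter of the first because $8N(q^2+1)/d=8N/q\le16q^3=K$. The third is at most a quarter of the first because $|S|\ge4N^2/q^3\ge4q^3N^2/d^2$. So $2M\ge\beta|S|^2$, and the average degree $2M/|S|$ of $B[S]$ is at least $\beta|S|$.
\end{proof}

\section{Containers for independent sets of $B$}\label{sec:containers}

In the next section we pass to a random set $V\subseteq P$ and must show that $V\times V$ contains no large $B$-independent family of disjoint pairs. A union bound over all families in $Z$ is hopeless, since $V\times V$ contains many families; we need to know that independent families are few. Lemma~\ref{lem:spectral} gives this in a structural form. Every independent set $I$ has a small subset $T$ that determines a region containing $I$, namely a set of at most $16q^5$ pairs, out of $N^2\ge q^8$, together with a few rows and columns.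

\begin{lemma}\label{lem:container}
Let $h=\lfloor24q^2\ln q\rfloor$. To each $T\subseteq Z$ with $|T|\le h$ one can assign sets $S_T\subseteq Z$ and $U_T,U_T'\subseteq P$ with
\[
|S_T|<\tau\le16q^5,\qquad|U_T|+|U_T'|\le48q^3\ln q,
\]
such that for every independent set $I$ of $B$ there is $T\subseteq I$ with $|T|\le h$ and
\begin{equation}\label{eq:cover}
I\subseteq T\cup S_T\cup(U_T\times P)\cup(P\times U'_T).
\end{equation}
\end{lemma}

\begin{proof}
Fix linear orders on $P$ and on $Z$. Given $I$, start with $S=Z$ and $T=U=U'=\emptyset$. While $|S|\ge\tau$, perform the first applicable step among the following.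
\begin{enumerate}
\item[(a)] If some row $\{a\}\times P$ contains more than $|S|/K$ elements of $S$, take the first such $a$, add it to $U$, and delete the row from $S$.
\item[(b)] If some column $P\times\{b\}$ contains more than $|S|/K$ elements of $S$, take the first such $b$, add it to $U'$, and delete the column from $S$.
\item[(c)] Otherwise let $v$ be the first vertex of maximum degree in $B[S]$. If $v\notin I$, delete $v$ from $S$. If $v\in I$, add $v$ to $T$ and delete $v$ and its $B$-neighbors from $S$.
\end{enumerate}
Every step shrinks $S$, so the process stops, with $|S|<\tau$. An element of $I$ deleted in (a) or (b) lies in $U\times P$ or $P\times U'$. An element of $I$ deleted in (c) is the vertex $v$ itself, because the neighbors of $v\in I$ are not in the independent set $I$, and it is put into $T$. So \eqref{eq:cover} holds for the final sets $T,S,U,U'$.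

The final $S,U,U'$ depend only on the final $T$. Indeed, the run depends on $I$ only through the answers to the questions ``$v\in I$?'' in (c). If $v\in I$ then $v$ enters $T$, and if $v\notin I$ then $v$ never does, as $T\subseteq I$. So each answer is the answer to ``is $v$ in the final $T$?'', and two independent sets with the same final $T$ produce the same run, step by step. We let $S_T,U_T,U'_T$ be the final sets, and take empty sets for those $T$ that do not occur.

It remains to count steps. By Lemma~\ref{lem:spectral}, a step (c) with $v\in I$ multiplies $|S|$ by at most $1-\beta$. If there are $j\ge1$ such steps, then just before the last one $\tau\le|S|\le(1-\beta)^{j-1}N^2\le e^{-\beta(j-1)}N^2$. Since $N^2/\tau=q^3/4$,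
\[
|T|=j\le1+\beta^{-1}\ln(q^3/4)\le1+8q^2(3\ln q-\ln4)\le24q^2\ln q .
\]
A step (a) or (b) multiplies $|S|$ by less than $1-1/K$, and the same argument with $1/K$ in place of $\beta$ gives $|U|+|U'|\le1+16q^3(3\ln q-\ln4)\le48q^3\ln q$.
\end{proof}

\section{A random triangle-free graph with property $\mathrm P(m)$}\label{sec:random}

The construction has two random stages. First we keep each point with probability $\rho$, obtaining $V\subseteq P$. Then we split the points of $V$ on each line at random into two parts and join points in different parts. The purpose of the first stage is to leave a bounded number of points on each line, so that in the second stage a fixed share of the edges of $B$ inside a family of pairs survive independently.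

The parameters are dictated as follows. A line carries $(q+1)\rho$ points of $V$ on average, and this is small for $\rho=q^{-3/2}$; then $n=|V|$ has order $q^{5/2}$. A container $S_T$ has at most about $q^5\rho^2=q^2$ pairs in $V\times V$ on average, and there are $e^{O(q^2\ln^2q)}$ containers, so $B$-independent families of $m_1$ disjoint pairs are excluded once $m_1$ is well above $q^2$. A family of $m$ pairs then spans about $m^2/m_1$ edges of $B$ or more, which beats the union bound over $n^{2m}$ families when $m$ is well above $m_1\ln q$. Finally we need $m=o(n)$. We take the exponents at the midpoints: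
\[
\rho=q^{-3/2},\qquad m_1=\lceil q^{9/4}\rceil,\qquad m=\lceil q^{19/8}\rceil .
\]

\subsection*{The random point set}

Let $V\subseteq P$ contain each point independently with probability $\rho$, and let $n=|V|$.

\begin{lemma}\label{lem:V}
With probability tending to $1$ as $q\to\infty$:
\begin{enumerate}
\item[(V1)] $\frac12q^{5/2}\le n\le4q^{5/2}$;
\item[(V2)] every line contains at most $10$ points of $V$;
\item[(V3)] no family of $m_1$ disjoint pairs in $V$ is independent in $B$.
\end{enumerate}
\end{lemma}

\begin{proof}
(V1) By \eqref{eq:sizes} the mean $\mu=N\rho$ of $n$ lies in $[q^{5/2},2q^{5/2}]$, and the variance is at most $\mu$. Chebyshev's inequality gives $\Pr(|n-\mu|\ge\mu/2)\le4/\mu\to0$.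

(V2) There are at most $4q^5$ lines, so the failure probability is at most $4q^5\binom{q+1}{11}\rho^{11}\le4q^5(2q)^{11}q^{-33/2}=O(q^{-1/2})$.

(V3) The containers of Lemma~\ref{lem:container} do not depend on $V$. Suppose that $I$ is a $B$-independent family of $m_1$ disjoint pairs in $V$, and take $T$ as in that lemma. For large $q$ we have $m_1\ge4h$, so at least $3m_1/4$ pairs of $I$ lie outside $T$, and one of the sets $S_T$, $U_T\times P$, $P\times U'_T$ contains at least $r=\lceil m_1/4\rceil$ pairs of $I$. The entries of these pairs are distinct points of $V$; this is where disjointness is used. Hence one of the following events occurs: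
\begin{enumerate}
\item[(i)] some $r$ disjoint pairs from $S_T$ have all their $2r$ entries in $V$;
\item[(ii)] $|V\cap U_T|\ge r$;
\item[(iii)] $|V\cap U_T'|\ge r$.
\end{enumerate}
Fix $T$. Using $\binom ar\le(ea/r)^r$ and $r\ge q^{9/4}/4$, we get
\[
\Pr(\mathrm i)\le\binom{|S_T|}r\rho^{2r}\le\Bigl(\frac{16e\,q^5q^{-3}}r\Bigr)^r\le\bigl(64e\,q^{-1/4}\bigr)^r,
\]
and each of (ii) and (iii) has probability at most
\[
\Bigl(\frac{48e\,q^3\ln q\cdot q^{-3/2}}r\Bigr)^r\le\bigl(192e\,q^{-3/4}\ln q\bigr)^r\le\bigl(64e\,q^{-1/4}\bigr)^r
\]
as soon as $3\ln q\le q^{1/2}$. The number of sets $T$ is at most $(1+N^2)^h\le(1+4q^8)^h=e^{O(q^2\ln^2q)}$, while $(64e\,q^{-1/4})^r=e^{-\Omega(q^{9/4}\ln q)}$. The union bound over $T$ gives a probability tending to $0$.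
\end{proof}

\subsection*{The random signs}

Given $V$, choose independent uniform signs $\sigma(v,\ell)\in\{\pm1\}$ for all $v\in V$ and all lines $\ell$ through $v$. Let $H$ be the graph on $V$ in which distinct $v,w$ are adjacent if they lie on a common line $\ell$ and $\sigma(v,\ell)\ne\sigma(w,\ell)$.

The graph $H$ is triangle-free for every choice of signs. Three pairwise adjacent vertices would be pairwise collinear, hence on one line $\ell$, which is the only line through any two of them. Two of their three signs on $\ell$ agree, and these two vertices are not adjacent.

We use Tur\'an's theorem in the following form: a graph with $v$ vertices and $M$ edges has an independent set of size at least $v^2/(v+2M)$.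

\begin{lemma}\label{lem:signs}
There is a function $\varepsilon(q)\to0$ such that for every $V$ satisfying \textup{(V1)--(V3)}, the graph $H$ has property $\mathrm P(m)$ with probability at least $1-\varepsilon(q)$ over the signs.
\end{lemma}

\begin{proof}
Fix a family $\mathcal D=\{(x_1,y_1),\dots,(x_m,y_m)\}$ of $m$ disjoint pairs in $V$, and let $M$ be the number of edges of $B[\mathcal D]$.

\emph{Many edges.} A subset of $\mathcal D$ is again a family of disjoint pairs, so by (V3) the independence number of $B[\mathcal D]$ is less than $m_1$. Tur\'an's theorem gives $m^2/(m+2M)<m_1$. For large $q$ we have $m\ge2m_1$, and $m_1\le2q^{9/4}$, so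
\[
M\ge\frac m2\Bigl(\frac m{m_1}-1\Bigr)\ge\frac{m^2}{4m_1}\ge\frac{q^{19/4}}{8q^{9/4}}=\frac18q^{5/2}.
\]

\emph{Many edges on disjoint lines.} Write $\{i,j\}$ for an edge of $B[\mathcal D]$ between $(x_i,y_i)$ and $(x_j,y_j)$, and say that it \emph{uses} the line through $x_i,x_j$ and the line through $y_i,y_j$. All entries of $\mathcal D$ are distinct, so a two-element subset of $V$ equals $\{x_i,x_j\}$ or $\{y_i,y_j\}$ for at most one $\{i,j\}$. By (V2), each line is therefore used by at most $\binom{10}2=45$ edges, and each edge shares a line with at most $2\cdot44=88$ others. Choosing edges greedily and discarding those that share a line with a chosen one, we obtain at least $M/89$ edges no two of which use a common line.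

\emph{Independence.} Let $\{i,j\}$ be a chosen edge, using $\ell$ and $\ell'$. The two pairs are parallel in $H$ if and only if $\sigma(x_i,\ell)\ne\sigma(x_j,\ell)$ and $\sigma(y_i,\ell')\ne\sigma(y_j,\ell')$. The four points are distinct, so these are four different signs even if $\ell=\ell'$, and the event has probability $\frac14$. Different chosen edges involve signs on different lines, so the events are independent. Hence $\mathcal D$ contains no two parallel pairs with probability at most $(3/4)^{M/89}\le(3/4)^{q^{5/2}/712}$.

By (V1) there are at most $(4q^{5/2})^{2m}=e^{O(q^{19/8}\ln q)}$ families $\mathcal D$. Since $19/8<5/2$, the function $\varepsilon(q)=(4q^{5/2})^{2m}(3/4)^{q^{5/2}/712}$ tends to $0$, and it does not depend on $V$.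
\end{proof}

\section{Proofs of the theorems}\label{sec:proofs}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
For a large prime $q$, Lemmas~\ref{lem:V} and~\ref{lem:signs} provide $V$ satisfying (V1)--(V3) and signs for which the triangle-free graph $H$ has property $\mathrm P(m)$. Let $G_q$ be the complement of $H$ and apply Proposition~\ref{prop:reduction}. By (V1), $q^{19/8}=(q^{5/2})^{19/20}\le(2n)^{19/20}$, so $m=O(n^{19/20})$, and $3m<n/6$ for large $q$. With $W=V$ this gives $s(G_q)\le n/3+3m<n/2\le\chi(G_q)$.
\end{proof}

Theorem~\ref{thm:A} gives no control over the exact value of $\chi(G_q)$. To reach every large $p$ we pass to induced subgraphs, and this is the reason why the bound was stated for all $W$.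

\begin{proof}[Proof of Theorem~\ref{thm:B}\textup{(1)}]
Let $p$ be large and $Q=\lceil(4p)^{2/5}\rceil$. By Bertrand's postulate there is a prime $q\in[Q,2Q]$. Then $n\ge\frac12q^{5/2}\ge2p$, so $\chi(G_q)\ge p$. Deleting a vertex lowers the chromatic number by at most $1$, so deleting vertices one at a time we reach $W\subseteq V(G_q)$ with $\chi(G_q[W])=p$. Put $G=G_q[W]$. Then $\alpha(G)\le2$, so $|W|\le2p$, and Theorem~\ref{thm:A} gives $s(G)\le\frac23p+3m$. Since $Q\le2(4p)^{2/5}$, we have $m\le2q^{19/8}\le2(2Q)^{19/8}\le2\cdot4^{19/8}(4p)^{19/20}$. This is the bound with an absolute constant $C$, and $Cp^{19/20}<p/3$ for $p\ge p_0$.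
\end{proof}

For part (2) we must find a scheme of order about $n/3$, and we use classes of size $3$. Two edges of $H$ can separate the roots of two classes of size $2$, but it takes three to disconnect two classes of size $3$. Indeed, delete at most two edges from $K_{3,3}$. Two vertices on the same side then have degree sum at least $4$, so they have a common neighbor among the three vertices opposite; thus each side lies in one component, and any remaining edge joins the two. At density $1/q$, three edges of $H$ between two random triples occur with probability $O(q^{-3})$, and $n^2q^{-3}$ is much smaller than $n$. To make this precise we need one more property of $V$.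

A subgraph of $K_{3,3}$ with three edges and no isolated vertex has no cycle, as cycles in a bipartite graph have length at least $4$. It is one of four forests: the star $K_{1,3}$, the path with three edges, the disjoint union of a two-edge path and an edge, or three disjoint edges. Such a forest $F$ has $k\in\{4,5,6\}$ vertices and $k-3$ components. Let $X_F$ be the number of injective maps from $V(F)$ to $V$ that send edges of $F$ to edges of $\Gamma$.

\begin{lemma}\label{lem:forests}
With probability at least $\frac12$ the random set $V$ satisfies
\begin{enumerate}
\item[(V4)] $X_F\le2^{k+6}q^{5k/2-3}$ for each of the four forests $F$, where $k=|V(F)|$.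
\end{enumerate}
\end{lemma}

\begin{proof}
Build an injective edge-preserving map from $V(F)$ to $P$ one component at a time. There are at most $N$ choices for the image of a first vertex in each component and at most $d$ choices for each of the three remaining vertices, taken in an order in which each has an earlier neighbor. So there are at most $N^{k-3}d^3$ maps, and each has its image in $V$ with probability $\rho^k$. By \eqref{eq:sizes},
\[
\mathbb E X_F\le N^{k-3}d^3\rho^k=(N\rho)^k(d/N)^3\le2^{k+3}q^{5k/2-3}.
\]
By Markov's inequality, $X_F$ exceeds $8$ times this bound with probability at most $\frac18$; sum over the four forests.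
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B}\textup{(2)}]
By Lemmas~\ref{lem:V} and~\ref{lem:forests}, for large $q$ there is a set $V$ satisfying (V1)--(V4). Use it in the proof of Theorem~\ref{thm:A}. Proposition~\ref{prop:reduction} gives $\frac n2\le\chi(G_q)\le\frac n2+m$ and $s(G_q)\le\frac n3+3m$. It remains to bound $s(G_q)$ from below.

Order $V$ uniformly at random and let $V_1,\dots,V_{\lfloor n/3\rfloor}$ be the consecutive triples. Call $\{i,j\}$ \emph{bad} if at least three of the nine pairs between $V_i$ and $V_j$ are edges of $H$. Fix $i<j$ and three of the nine pairs of positions. They form one of the four forests $F$, on $k$ positions, and the vertices in these positions form a uniformly random injective map from $V(F)$ to $V$. Since $H\subseteq\Gamma$, at most $X_F$ of the $n(n-1)\cdots(n-k+1)\ge(n/2)^k\ge(q^{5/2}/4)^k$ injective maps send all three pairs to edges of $H$. By (V4) this has probability at most $2^{k+6}4^kq^{-3}\le2^{24}q^{-3}$. Summing over the $\binom93=84$ choices of three pairs and over fewer than $n^2\le16q^5$ choices of $\{i,j\}$, the expected number of bad pairs is $O(q^2)$, and $q^2\le(2n)^{4/5}$ by (V1).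

Fix an ordering in which the number of bad pairs is at most its expectation, and delete one class from each bad pair. At least $\frac n3-O(n^{4/5})$ classes remain. Between any two of them the edges of $G_q$ form $K_{3,3}$ minus at most two edges, a connected bipartite graph. So, with the first vertex of each class as its root, any two roots are joined by a path alternating between their classes. Lemma~\ref{lem:classes} gives $s(G_q)\ge\frac n3-O(n^{4/5})$. Since $m=O(n^{19/20})$, both estimates of part (2) follow, and $s(G_q)/\chi(G_q)\to\frac{1/3}{1/2}=\frac23$.
\end{proof}

\begin{thebibliography}{9}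

\bibitem{PT}
Payne and Thas, \emph{Finite Generalized Quadrangles}.

\bibitem{Thomassen}
C.~Thomassen, Combinatorica \textbf{21} (2001).

\bibitem{Zang}
W.~Zang, J. Comb. Optim. \textbf{2} (1998).

\end{thebibliography}
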